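# A Lipschitz quotient of a weak Asplund space that is not weak Asplund

All Banach spaces here are real, and balls $B_\varepsilon(x)$ are open. For a set $\Gamma$, the space $\ell_1(\Gamma)$ consists of the absolutely summable families $(y_\gamma)_{\gamma\in\Gamma}$ with norm $\|y\|_1=\sum_\gamma|y_\gamma|$. The space $c_0(\Gamma)$ consists of the families $(w_\gamma)_{\gamma\in\Gamma}$ for which $\{\gamma:|w_\gamma|\ge\delta\}$ is finite for every $\delta>0$, with norm $\|w\|_\infty=\max_\gamma|w_\gamma|$. The vectors $e_\gamma$ are the coordinate unit vectors.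

## 1. Two norms and the points where they are differentiable

Take the norm $|a|+|b|$ on $\mathbb R^2$ and look at the point $(1,0)$. Moving in the direction $(0,1)$ we see $1+|t|$, which has a corner at $t=0$. At $(1,2)$ there is no corner in any direction. So a zero coordinate is what destroys differentiability of this norm.

Recall that a function $\varphi$ is **Gâteaux differentiable** at $x$ if there is $x^*\in X^*$ with $\lim_{t\to0}\frac{\varphi(x+th)-\varphi(x)}t=x^*(h)$ for every direction $h$. Let us run the same test on three infinite-dimensional norms.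

*The norm of $\ell_1(\mathbb N)$.* If $y_n=0$ for some $n$, then $\|y+te_n\|_1=\|y\|_1+|t|$, and there is a corner. If all $y_n\ne0$, each quotient $(|y_n+th_n|-|y_n|)/t$ tends to $\operatorname{sign}(y_n)h_n$ and is bounded by $|h_n|$. By dominated convergence the norm is Gâteaux differentiable at $y$ with derivative $h\mapsto\sum_n\operatorname{sign}(y_n)h_n$. The good set $\bigcap_n\{y:y_n\ne0\}$ is a countable intersection of dense open sets, hence a dense $G_\delta$.

*The norm of $\ell_1(\Gamma)$, $\Gamma$ uncountable.* Every $y\in\ell_1(\Gamma)$ has countable support, so some $\gamma$ has $y_\gamma=0$, and then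
$$\|y+te_\gamma\|_1=\|y\|_1+|t|. \tag{1}$$
There is a corner at every point: the norm is nowhere Gâteaux differentiable.

*The norm of $c_0(\Gamma)$, any infinite $\Gamma$.* For $w\in c_0(\Gamma)$ put
$$m_\gamma(w)=\sup_{\beta\ne\gamma}|w_\beta| .$$
If one coordinate strictly dominates, that is, $|w_\gamma|>m_\gamma(w)$ for some $\gamma$, then $\|w'\|_\infty=|w'_\gamma|$ for all $w'$ close to $w$, so the norm is differentiable at $w$. Such $w$ form an open set. They form a dense set too: the maximum of $|w_\beta|$ is attained, and a tiny increase in the absolute value of one maximal coordinate makes it dominate strictly. So the size of $\Gamma$ does no harm to this norm.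

One space has a convex function with a corner everywhere, and the other has a norm that is smooth almost everywhere in the sense of category. Can a map that is far from linear, but still controlled at every scale, carry a space like the second onto the first?

## 2. Weak Asplund spaces and Lipschitz quotients

**Definition (weak Asplund space).** A Banach space $X$ is weak Asplund if every continuous convex function defined on a nonempty open convex subset $D$ of $X$ is Gâteaux differentiable at each point of some dense $G_\delta$ subset of $D$.

By (1), $\ell_1(\Gamma)$ with $\Gamma$ uncountable is not weak Asplund. Separable Banach spaces are weak Asplund, by Mazur's theorem.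

**Definition (Lipschitz quotient).** A map $f$ from a Banach space $X$ onto a Banach space $Y$ is a Lipschitz quotient map if it is Lipschitz and there is a constant $C>0$ such that
$$f(B_\varepsilon(x))\supset B_{\varepsilon/C}(f(x))\qquad\text{for all }x\in X,\ \varepsilon>0. \tag{2}$$
Then $Y$ is called a Lipschitz quotient of $X$.

Here are an example and a non-example.

* The map $(s,t)\mapsto s+|t|$ from the Euclidean plane onto $\mathbb R$ is Lipschitz and not linear. Moving $s$ alone by less than $\varepsilon$ already produces every value within $\varepsilon$ of the given one, so (2) holds with $C=1$. The variable $s$ is a spare coordinate that guarantees openness whatever the nonlinear part does.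
* The map $t\mapsto\operatorname{sign}(t)\max(|t|-1,0)$ is $1$-Lipschitz from $\mathbb R$ onto $\mathbb R$, but it sends $B_1(0)$ to the single point $0$, so (2) fails for every $C$.

A bounded linear surjection is a Lipschitz quotient map, by the open mapping theorem. If $Y$ is a *linear* quotient of a weak Asplund space, then $Y$ is weak Asplund. Also, a Lipschitz quotient of an Asplund space is Asplund, where "Asplund" means the same as weak Asplund with Fréchet in place of Gâteaux differentiability. We recall these two facts without proof and will not use them. They suggest the following question.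

> Let $X$ be weak Asplund and let $Y$ be a Lipschitz quotient of $X$. Must $Y$ be weak Asplund?

If $X$ is separable, then $Y$ is separable as a continuous image of $X$, and the answer is yes by Mazur's theorem. A counterexample must have a nonseparable $Y$, and $\ell_1(\Gamma)$ with $\Gamma$ uncountable is a natural candidate.

## 3. Pulling a convex function back

To prove that the answer is yes, one would take a continuous convex $\varphi$ on $Y$, form $\varphi\circ f$ on $X$, find points of differentiability there, and push them down to $Y$.

Let us see this work for a linear map. Suppose $q:X\to\ell_1(\Gamma)$ is bounded, linear and onto, with $X$ weak Asplund and $\Gamma$ uncountable. The function $x\mapsto\|q(x)\|_1$ is continuous and convex, so it is Gâteaux differentiable at some $x$. Hence for every $h\in X$ the limit of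
$$\frac{\|q(x)+tq(h)\|_1-\|q(x)\|_1}{t}\qquad(t\to0)$$
exists. Since $q$ is onto, we may choose $h$ with $q(h)=e_\gamma$ where $q(x)_\gamma=0$, and (1) gives a contradiction. So no linear quotient of a weak Asplund space is isometric to $\ell_1(\Gamma)$.

For a Lipschitz quotient map $f$ the argument stops at its first line: $\varphi\circ f$ is locally Lipschitz, but nothing makes it convex, and the weak Asplund property speaks only about convex functions. In Section 4 we meet a map for which $\|\cdot\|_1\circ f$ really is not convex. So we change sides and try to build a Lipschitz quotient map onto $\ell_1(\Gamma)$.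

## 4. A soft threshold from $c_0(\Gamma)$ to the axes of $\ell_1(\Gamma)$

Let $\Gamma$ be infinite. We would like a Lipschitz map $c_0(\Gamma)\to\ell_1(\Gamma)$ that at least sends $te_\gamma$ to $te_\gamma$.

*A linear map will not do.* It would send $e_{\gamma_1}+\dots+e_{\gamma_k}$, of norm $1$, to a vector of norm $k$.

*Keeping only the dominant coordinate will not do either.* Send $w$ to $w_\gamma e_\gamma$ if $|w_\gamma|>m_\gamma(w)$, and to $0$ if no coordinate dominates. Then $e_1+(1-s)e_2$ goes to $e_1$ for every small $s>0$, while $e_1+e_2$ goes to $0$. (We write $1,2,3$ for three elements of $\Gamma$.) The map jumps exactly where the dominant coordinate changes.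

The cure is to make the output vanish there, by subtracting the runner-up. Put
$$S(a,m)=\operatorname{sign}(a)\max(|a|-m,0)\quad(a\in\mathbb R,\ m\ge0),\qquad G(w)_\gamma=S(w_\gamma,m_\gamma(w)). \tag{3}$$
For instance, with all unlisted coordinates $0$,
$$G(3e_1+e_2)=2e_1,\qquad G(e_1+2e_2)=e_2,\qquad G(e_1+e_2)=0 .$$

In which norm should we measure $c_0(\Gamma)$? In the sup norm $e_1$ and $e_2$ are at distance $1$, but $G(e_1)-G(e_2)=e_1-e_2$ has $\ell_1$-norm $2$. The estimate below compares two coordinates at a time, so we use the sum of the two largest absolute values: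
$$|w|=\sup_{\gamma\ne\beta}\big(|w_\gamma|+|w_\beta|\big),\qquad \|w\|_\infty\le|w|\le2\|w\|_\infty. \tag{4}$$
As a supremum of seminorms that is bounded below by $\|\cdot\|_\infty$, this is an equivalent norm on $c_0(\Gamma)$, and $|te_\gamma|=|t|$. In the example above, $|(3e_1+e_2)-(e_1+2e_2)|=2+1=3=\|2e_1-e_2\|_1$, so the next lemma is sharp.

**Lemma 1.** The map $G$ of (3) has the following properties.

(i) $G(w)$ has at most one nonzero coordinate; in particular $G(w)\in\ell_1(\Gamma)$.

(ii) $G(te_\gamma)=te_\gamma$ for all $t\in\mathbb R$, $\gamma\in\Gamma$; in particular $G(0)=0$.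

(iii) $\|G(w)-G(w')\|_1\le|w-w'|$ for all $w,w'\in c_0(\Gamma)$.

*Proof.* (i) A nonzero $G(w)_\gamma$ means $|w_\gamma|>m_\gamma(w)$. If also $G(w)_\beta\ne0$ with $\beta\ne\gamma$, then
$$|w_\gamma|>m_\gamma(w)\ge|w_\beta|>m_\beta(w)\ge|w_\gamma|,$$
which is impossible.

(ii) For $w=te_\gamma$ we have $m_\gamma(w)=0$, so $G(w)_\gamma=t$. The other coordinates of $w$ are $0$, and $S(0,m)=0$.

(iii) By (i) each of $G(w),G(w')$ is supported in one point, so there are two cases.

*Case 1: both are supported in the same $\{\gamma\}$* (this includes the case where one or both are $0$). The function $S$ is $1$-Lipschitz in $a$, being continuous and piecewise linear with slopes $0$ and $1$, and it is $1$-Lipschitz in $m$. Also $|m_\gamma(w)-m_\gamma(w')|\le\sup_{\beta\ne\gamma}|w_\beta-w'_\beta|$, since $m_\gamma$ is a sup seminorm. Therefore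
$$\|G(w)-G(w')\|_1=|S(w_\gamma,m_\gamma(w))-S(w'_\gamma,m_\gamma(w'))|\le|w_\gamma-w'_\gamma|+\sup_{\beta\ne\gamma}|w_\beta-w'_\beta|\le|w-w'|.$$

*Case 2: $G(w)$ has support $\{\gamma\}$ and $G(w')$ has support $\{\beta\}$ with $\gamma\ne\beta$.* We use $m_\gamma(w)\ge|w_\beta|$ and $m_\beta(w')\ge|w'_\gamma|$, and then regroup by coordinate:
$$\begin{aligned}\|G(w)-G(w')\|_1&=|w_\gamma|-m_\gamma(w)+|w'_\beta|-m_\beta(w')\\&\le\big(|w_\gamma|-|w'_\gamma|\big)+\big(|w'_\beta|-|w_\beta|\big)\\&\le|w_\gamma-w'_\gamma|+|w_\beta-w'_\beta|\le|w-w'|.\qquad\blacksquare\end{aligned}$$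

Two remarks on $G$. First, $w\mapsto\|G(w)\|_1$ is not convex: $G(e_1+e_2)=G(e_1-e_2)=0$, but the midpoint $e_1$ has $\|G(e_1)\|_1=1$. This is the obstruction of Section 3 in concrete form.

Second, $G$ is not yet a Lipschitz quotient map onto $\ell_1(\Gamma)$, for two reasons. Its values lie on the coordinate axes, so it is not onto. And it is flat in places. Let $w=e_1+e_2$ and suppose $G(w')_3\ne0$; then $|w'_3|>|w'_1|\ge1-|w'_1-1|$, so $|w'-w|\ge|w'_3|+|w'_1-1|>1$. Thus $G(B_1(w))$ contains no nonzero multiple of $e_3$, although $G(w)=0$.

## 5. Infinitely many copies, and a tail to rewrite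

A sum $G(x_1)+\dots+G(x_k)$ over $k$ copies of $c_0(\Gamma)$ has at most $k$ nonzero coordinates, so finitely many copies never give a map onto $\ell_1(\Gamma)$. With infinitely many copies every countable support can be reached, and we want $\sum_nG(x_n)$ to converge in $\ell_1(\Gamma)$. Since $\|G(x_n)\|_1\le|x_n|$, an $\ell_1$-sum of the copies is what we need. For infinite $\Gamma$ let
$$X_\Gamma=\Big\{x=(x_n)_{n\ge1}:\ x_n\in c_0(\Gamma),\ \|x\|=\sum_n|x_n|<\infty\Big\}.$$
By (4), $X_\Gamma$ is isomorphic to $\ell_1(\mathbb N;c_0(\Gamma))$. Let $e_{n,\gamma}$ be the vector $e_\gamma$ in the $n$-th copy. Finite rational combinations of the $e_{n,\gamma}$ are dense, and $\|e_{1,\gamma}-e_{1,\beta}\|=2$ for $\gamma\ne\beta$. So the density character of $X_\Gamma$ (the least cardinality of a dense subset) is $|\Gamma|$.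

A Banach space is *weakly compactly generated* (WCG) if some weakly compact subset has dense linear span. For example, a separable space with a dense sequence $(z_n)$ in its unit ball is WCG: take the norm compact set $\{z_n/n\}\cup\{0\}$.

**Theorem 1.** $X_\Gamma$ is weak Asplund (and WCG).

**Theorem 2.** There is a map $f:X_\Gamma\to\ell_1(\Gamma)$ that is $1$-Lipschitz and satisfies $f(B_\varepsilon(x))=B_\varepsilon(f(x))$ for all $x\in X_\Gamma$, $\varepsilon>0$.

**Corollary.** If $\Gamma$ is uncountable, then $\ell_1(\Gamma)$ is a Lipschitz quotient of the weak Asplund space $X_\Gamma$, but $\ell_1(\Gamma)$ is not weak Asplund.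

So the answer to the question is no. The Corollary follows at once from the two theorems and from (1): the norm of $\ell_1(\Gamma)$ is continuous, convex and nowhere Gâteaux differentiable.

We prove Theorem 2 first. Why should flatness of $G$ no longer hurt? Try $x=(w,0,0,\dots)$ and $v=v_1e_1+v_2e_2$. To move $f(x)=G(w)$ by exactly $v$, leave $w$ alone and use two empty copies:
$$u=(w,\ v_1e_1,\ v_2e_2,\ 0,\dots),\qquad f(u)=G(w)+v,\qquad\|u-x\|=|v_1|+|v_2|=\|v\|_1 .$$
For general $x$ there are no empty copies, but the tail of $x$ is small in norm. We erase the tail, at small cost, and write what we need in its place, one coordinate per copy.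

### Proof of Theorem 2

**Step 1: the map and its Lipschitz constant.** Put
$$f(x)=\sum_{n\ge1}G(x_n),\qquad x\in X_\Gamma .$$
By Lemma 1 (ii), (iii) we have $\|G(x_n)\|_1\le|x_n|$, so the series converges absolutely in $\ell_1(\Gamma)$. By Lemma 1 (iii), $\|f(x)-f(x')\|_1\le\sum_n|x_n-x'_n|=\|x-x'\|$. So $f$ is $1$-Lipschitz, and in particular $f(B_\varepsilon(x))\subset B_\varepsilon(f(x))$.

**Step 2: openness.** The purpose of this step is the reverse inclusion. Let $x\in X_\Gamma$, $\varepsilon>0$, and let $v\in\ell_1(\Gamma)$ with $\|v\|_1<\varepsilon$. We construct $u$ with $\|u-x\|<\varepsilon$ and $f(u)=f(x)+v$.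

Let $\eta=(\varepsilon-\|v\|_1)/3>0$. Since $\sum_n|x_n|<\infty$, there is an infinite set $M\subset\mathbb N$ (a tail will do) with $\sum_{n\in M}|x_n|\le\eta$. Erasing the copies in $M$ changes $f(x)$ by $-\sum_{n\in M}G(x_n)$, so what has to be written there is
$$v'=v+\sum_{n\in M}G(x_n),\qquad\|v'\|_1\le\|v\|_1+\eta .$$
The support of $v'$ is countable and $M$ is infinite, so there is an injection $\beta\mapsto n(\beta)$ from $\operatorname{supp}v'$ into $M$. Define
$$u_n=\begin{cases}x_n,&n\notin M,\\ v'_\beta e_\beta,&n=n(\beta),\ \beta\in\operatorname{supp}v',\\ 0,&\text{for all other }n\in M.\end{cases}$$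
Since $|te_\beta|=|t|$, we have $\sum_{n\in M}|u_n|=\|v'\|_1<\infty$, so $u\in X_\Gamma$. By Lemma 1 (ii), $\sum_{n\in M}G(u_n)=\sum_\beta v'_\beta e_\beta=v'$, and therefore
$$f(u)=f(x)-\sum_{n\in M}G(x_n)+v'=f(x)+v .$$
Finally,
$$\|u-x\|\le\sum_{n\in M}|u_n|+\sum_{n\in M}|x_n|\le\|v'\|_1+\eta\le\|v\|_1+2\eta<\varepsilon .$$
Hence $f(B_\varepsilon(x))=B_\varepsilon(f(x))$.

**Step 3: $f$ is onto.** Since $f(0)=0$, Step 2 gives $f(B_\varepsilon(0))=B_\varepsilon(0)$ for every $\varepsilon>0$, and these balls exhaust $\ell_1(\Gamma)$. $\qquad\blacksquare$

If one prefers closed balls in (2), the same map works with any $C>1$ in place of $C=1$: the image of the closed $\varepsilon$-ball contains the open $\varepsilon$-ball, which contains the closed $(\varepsilon/C)$-ball.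

## 6. Least-norm subgradients and the weak Asplund property of $X_\Gamma$

Write $X=X_\Gamma$. It remains to prove Theorem 1. We first collect what we need about a continuous convex function $\varphi$ on a nonempty open convex $D\subset X$. Its *subdifferential* at $x\in D$ is
$$\partial\varphi(x)=\{x^*\in X^*:\ \varphi(y)\ge\varphi(x)+x^*(y-x)\ \text{ for all }y\in D\}.$$
For $\varphi(t)=|t|$ on $\mathbb R$ one has $\partial\varphi(0)=[-1,1]$ and $\partial\varphi(t)=\{\operatorname{sign}t\}$ for $t\ne0$.

**Lemma 2.** The set $\partial\varphi(x)$ is nonempty, convex and weak$^*$ closed, and $\varphi$ is Gâteaux differentiable at $x$ if and only if $\partial\varphi(x)$ is a singleton.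

*Proof.* The definition exhibits $\partial\varphi(x)$ as an intersection of weak$^*$ closed half-spaces, so it is convex and weak$^*$ closed. By convexity the quotient $(\varphi(x+th)-\varphi(x))/t$ decreases as $t\downarrow0$. A continuous convex function is locally Lipschitz, so the quotient is bounded by $K\|h\|$ for small $t$, where $K$ is a local Lipschitz constant. Hence the limit $d(h)$ exists, $|d(h)|\le K\|h\|$, $d$ is sublinear, and $d(y-x)\le\varphi(y)-\varphi(x)$ for $y\in D$. So every linear functional $x^*\le d$ is bounded and lies in $\partial\varphi(x)$. Conversely, every $x^*\in\partial\varphi(x)$ satisfies $x^*(h)\le(\varphi(x+th)-\varphi(x))/t$ for small $t>0$, so $x^*\le d$. By the Hahn–Banach theorem, for each $h_0$ some linear $x^*\le d$ has $x^*(h_0)=d(h_0)$. Thus $\partial\varphi(x)\ne\emptyset$ and $d(h)=\max\{x^*(h):x^*\in\partial\varphi(x)\}$.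

If $\partial\varphi(x)=\{x^*\}$, then $d=x^*$, and the limit of the quotient as $t\uparrow0$ is $-d(-h)=x^*(h)$ as well, so $\varphi$ is Gâteaux differentiable. If $\varphi$ is Gâteaux differentiable at $x$, then $d$ is linear, and a linear functional $\le d$ must equal $d$. $\qquad\blacksquare$

To show that $\partial\varphi(x)$ is a singleton at most points, we follow the size of its smallest element. On the example $\varphi(t)=|t|$, let $p(t)$ be the least absolute value of an element of $\partial\varphi(t)$. Then $p(0)=0$ and $p(t)=1$ for $t\ne0$: at the corner $p$ is discontinuous. If "smallest element" is unambiguous, continuity of $p$ at a point will force differentiability there, and $p$ will be continuous at most points because it is lower semicontinuous. Unambiguity needs a dual norm without segments in its sphere. Call a norm $N$ *strictly convex* if $N(a)=N(b)=r$ and $a\ne b$ imply $N(\frac{a+b}2)<r$. The sup norm on $\mathbb R^2$ is not strictly convex: the segment from $(1,\frac12)$ to $(1,-\frac12)$ lies in its unit sphere. Adding a Euclidean square repairs this: for $N(a)^2=\|a\|_\infty^2+\|a\|_2^2$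 the endpoints have $N^2=\frac94$ and the midpoint has $N^2=2$. We do the same on $X^*$.

### Proof of Theorem 1

**Step 1: $X$ is WCG.** (This is not used below.) The set $\{2^{-n}e_{n,\gamma}:n\in\mathbb N,\gamma\in\Gamma\}\cup\{0\}$ has dense linear span. We check that it is weakly compact; by the Eberlein–Šmulian theorem it suffices that each sequence in it has a subsequence converging weakly to a point of the set. If $0$ or some other element occurs infinitely often, there is a constant subsequence. Otherwise pass to distinct nonzero terms $2^{-n_k}e_{n_k,\gamma_k}$. If the $n_k$ are unbounded, a subsequence tends to $0$ in norm, since $\|2^{-n}e_{n,\gamma}\|=2^{-n}$. If they are bounded, pass to constant $n_k=n$ and distinct $\gamma_k$. A functional on $X$ restricts on the $n$-th copy of $c_0(\Gamma)$ to an element of $\ell_1(\Gamma)$, whose values at distinct $e_{\gamma_k}$ tend to $0$, so the subsequence is weakly null.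

**Step 2: a strictly convex dual norm.** Here we find an equivalent norm $N_*$ on $X$ whose dual norm $N$ is strictly convex. Define $T:\ell_2(\mathbb N\times\Gamma)\to X$ by
$$(Ta)_n=2^{-n}(a_{n,\gamma})_{\gamma\in\Gamma}.$$
By (4), $\|Ta\|\le\sum_n2^{-n}\cdot2\|a\|_2=2\|a\|_2$, so $T$ is bounded. Its range contains all finitely supported vectors, so it is dense, and hence $T^*$ is injective. Put
$$N(x^*)=\big(\|x^*\|^2+\|T^*x^*\|_2^2\big)^{1/2},\qquad x^*\in X^*.$$
This is a norm with $\|x^*\|\le N(x^*)\le\sqrt5\,\|x^*\|$. It is weak$^*$ lower semicontinuous: the dual norm is, and so is $x^*\mapsto\|T^*x^*\|_2$, because $T^*$ is weak$^*$-to-weak$^*$ continuous.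

So $B=\{N\le1\}$ is convex, symmetric and weak$^*$ closed. Let $N_*(x)=\sup\{x^*(x):x^*\in B\}$. Since $B$ lies in the unit ball of $X^*$ and contains the ball of radius $1/\sqrt5$, we have $\|x\|/\sqrt5\le N_*(x)\le\|x\|$, and $N_*$ is an equivalent norm. Its unit ball is the polar of $B$ in $X$, so its dual unit ball is the bipolar of $B$, which is $B$ by the bipolar theorem. That is, $N$ is the dual norm of $N_*$:
$$N(x^*)=\sup\{x^*(h):N_*(h)\le1\}. \tag{5}$$

For strict convexity let $N(x^*)=N(y^*)=r$ and $x^*\ne y^*$. We use convexity of the square for the first term of $N^2$ and the parallelogram law in $\ell_2$ for the second: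
$$N\big(\tfrac{x^*+y^*}2\big)^2\le\tfrac12\big(\|x^*\|^2+\|y^*\|^2\big)+\tfrac12\big(\|T^*x^*\|_2^2+\|T^*y^*\|_2^2\big)-\tfrac14\|T^*(x^*-y^*)\|_2^2 .$$
Hence
$$N\big(\tfrac{x^*+y^*}2\big)^2\le r^2-\tfrac14\|T^*(x^*-y^*)\|_2^2<r^2, \tag{6}$$
the last inequality because $T^*$ is injective.

From here on only (5), (6) and the weak$^*$ compactness of $N$-balls are used. This is Asplund's theorem for spaces with strictly convex dual norm, and we prove it in full. Fix a continuous convex $\varphi$ on a nonempty open convex $D\subset X$.

**Step 3: the least-norm subgradient.** For $x\in D$ put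
$$p(x)=\min\{N(x^*):x^*\in\partial\varphi(x)\}.$$
The minimum is attained: $\partial\varphi(x)$ is nonempty and weak$^*$ closed, $N$-balls are weak$^*$ compact, and $N$ is weak$^*$ lower semicontinuous. The minimizer is unique: if two different ones existed, their midpoint would lie in the convex set $\partial\varphi(x)$ and have smaller $N$ by (6).

**Step 4: $p$ is lower semicontinuous.** We show that $\{x\in D:p(x)\le c\}$ is closed in $D$ for each real $c$. Let $x_k\to x$ in $D$ with $p(x_k)\le c$, and choose $x_k^*\in\partial\varphi(x_k)$ with $N(x_k^*)\le c$. The ball $\{N\le c\}$ is weak$^*$ compact, so $(x_k^*)$ has a weak$^*$ cluster point $x^*$, and $N(x^*)\le c$. For $y\in D$,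
$$\varphi(y)\ge\varphi(x_k)+x_k^*(y-x_k)=\varphi(x_k)+x_k^*(y-x)+x_k^*(x-x_k).$$
The last term tends to $0$ because $(x_k^*)$ is bounded, and $\varphi(x_k)\to\varphi(x)$. Along a subnet with $x_k^*\to x^*$ weak$^*$ we get $\varphi(y)\ge\varphi(x)+x^*(y-x)$. So $x^*\in\partial\varphi(x)$ and $p(x)\le c$.

**Step 5: $p$ is continuous at the points of a dense $G_\delta$.** Let $A$ be the set of continuity points of $p$. As for every real function on a metric space, $A$ is a $G_\delta$: it is the intersection over $j\in\mathbb N$ of the open sets of points having a neighborhood on which $p$ oscillates by less than $1/j$. For density, let $x\notin A$. Since $p$ is lower semicontinuous, it fails to be upper semicontinuous at $x$. So there is a rational $s>p(x)$ such that every neighborhood of $x$ contains points where $p>s$. Then $x$ lies in the closed set $F_s=\{p\le s\}$ but not in its interior. Hence $D\setminus A\subset\bigcup_{s\in\mathbb Q}(F_s\setminus\operatorname{int}F_s)$, a countable union of closed nowhere dense subsets of $D$. As an open subset of a Banach space, $D$ is a Baire space, so $A$ is dense.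

**Step 6: $\partial\varphi(x)$ is a singleton for $x\in A$.** Let $r=p(x)$, attained only at $x_0^*$. Suppose some $y^*\in\partial\varphi(x)$ differs from $x_0^*$. By uniqueness of the minimizer $N(y^*)>r$, so by (5) there are $h$ with $N_*(h)\le1$ and $\delta>0$ such that $y^*(h)>r+\delta$. We walk from $x$ in the direction $h$. Let $t>0$ be so small that $x+th\in D$, and let $z^*\in\partial\varphi(x+th)$. The two subgradient inequalities
$$\varphi(x+th)\ge\varphi(x)+y^*(th),\qquad\varphi(x)\ge\varphi(x+th)-z^*(th)$$
add up to $z^*(th)\ge y^*(th)$. Therefore $N(z^*)\ge z^*(h)\ge y^*(h)>r+\delta$. This holds for every $z^*\in\partial\varphi(x+th)$, so $p(x+th)\ge r+\delta$ for all small $t>0$. This contradicts the continuity of $p$ at $x$.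

**Step 7: conclusion.** By Step 6 and Lemma 2, $\varphi$ is Gâteaux differentiable at each point of $A$, which is a dense $G_\delta$ subset of $D$ by Step 5. So $X$ is weak Asplund. $\qquad\blacksquare$

Theorems 1 and 2 are now proved, and with them the Corollary.

## 7. Every Banach space as a Lipschitz quotient of some $X_\Gamma$

Every Banach space is a linear quotient of a space $\ell_1(\Gamma)$ with $\Gamma$ large. Composing with $f$ gives a much stronger statement.

**Theorem 3.** Let $Y$ be any Banach space of density character at most $|\Gamma|$. Then there is a $1$-Lipschitz map $F$ from $X_\Gamma$ onto $Y$ with $F(B_\varepsilon(x))=B_\varepsilon(F(x))$ for all $x\in X_\Gamma$, $\varepsilon>0$. Hence the class of Lipschitz quotients of weak Asplund spaces (even of WCG spaces) is the class of all Banach spaces. The constants (Lipschitz constant $1$ and $C=1$) are optimal: if $Y\ne\{0\}$, the Lipschitz constant $L$ and the constant $C$ of any Lipschitz quotient map onto $Y$ satisfy $LC\ge1$.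

*Proof.* If $Y=\{0\}$, take $F=0$. Let $Y\ne\{0\}$.

**Step 1: a linear map $q:\ell_1(\Gamma)\to Y$ with $q(B_1(0))=B_1(0)$.** The unit sphere of $Y$ is nonempty and has a dense subset of cardinality at most $|\Gamma|$. Index it, with repetitions allowed, as $(y_\gamma)_{\gamma\in\Gamma}$, and put $q(a)=\sum_\gamma a_\gamma y_\gamma$. Then $\|q\|\le1$, so $q(B_1(0))\subset B_1(0)$.

For the reverse inclusion let $\|y\|<1$ and $0<\eta<1-\|y\|$. Put $r_0=y$ and choose inductively $\gamma_{i+1}$ such that
$$r_{i+1}:=r_i-\|r_i\|\,y_{\gamma_{i+1}}\qquad\text{satisfies}\qquad\|r_{i+1}\|\le\eta2^{-i-1}.$$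
This is possible: if $r_i\ne0$, take $y_{\gamma_{i+1}}$ within $\eta2^{-i-1}/\|r_i\|$ of $r_i/\|r_i\|$; if $r_i=0$, any index will do. Telescoping gives $y=\sum_{i<k}\|r_i\|y_{\gamma_{i+1}}+r_k$, and $r_k\to0$. So $y=q(a)$ with
$$a=\sum_{i\ge0}\|r_i\|e_{\gamma_{i+1}},\qquad\|a\|_1\le\sum_{i\ge0}\|r_i\|\le\|y\|+\sum_{i\ge1}\eta2^{-i}=\|y\|+\eta<1 .$$

**Step 2: composition.** By linearity, Step 1 gives $q(B_\varepsilon(a))=B_\varepsilon(q(a))$ for all $a\in\ell_1(\Gamma)$, $\varepsilon>0$. Put $F=q\circ f$ with $f$ from Theorem 2. Then $F$ is $1$-Lipschitz and onto, and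
$$F(B_\varepsilon(x))=q(f(B_\varepsilon(x)))=q(B_\varepsilon(f(x)))=B_\varepsilon(F(x)).$$

**Step 3: the class of all Lipschitz quotients.** Given any Banach space $Y$, take $\Gamma$ infinite with $|\Gamma|$ at least the density character of $Y$. By Theorem 1 the space $X_\Gamma$ is WCG and weak Asplund, and by Step 2 (or trivially, if $Y=\{0\}$) $Y$ is a Lipschitz quotient of it.

**Step 4: optimality of the constants.** Let $g:X\to Y$ be a Lipschitz quotient map with Lipschitz constant $L$ and constant $C$, and $Y\ne\{0\}$. With $\overline B$ for closed balls,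
$$B_{\varepsilon/C}(g(x))\subset g(B_\varepsilon(x))\subset\overline B_{L\varepsilon}(g(x)).$$
Let $e\in Y$ be a unit vector. If $1/C>L$, choose $s$ with $L<s<1/C$; then $g(x)+s\varepsilon e$ lies in the first ball but not in the last. So $1/C\le L$, that is, $LC\ge1$. $\qquad\blacksquare$

The density of the counterexample is optimal as well. For $|\Gamma|=\omega_1$ both $X_\Gamma$ and $\ell_1(\Gamma)$ have density character $\omega_1$, and no separable $Y$ can serve, since separable Banach spaces are weak Asplund by Mazur's theorem.

**Consequence.** The space $X_\Gamma$ is WCG, is weak Asplund, and has an equivalent norm with strictly convex dual (the norm $N_*$ of Section 6), while every Banach space of density character at most $|\Gamma|$ is a Lipschitz quotient of it. Hence no property that holds for all the spaces $X_\Gamma$ but fails for some Banach space passes to Lipschitz quotients. This applies to WCG, to the existence of an equivalent norm with strictly convex dual, and to the weak Asplund property. All three fail for $\ell_1(\Gamma)$ with $\Gamma$ uncountable: Steps 3–7 of Section 6 show that a space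 with an equivalent norm whose dual is strictly convex is weak Asplund, WCG spaces are weak Asplund, and $\ell_1(\Gamma)$ is not weak Asplund by (1).
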